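\title{Reducing subspaces of Bergman space multiplication operators with symbols in the disk algebra}

\begin{abstract}
Let $\phi$ be a nonconstant function in the disk algebra, let $M_\phi$ be multiplication by $\phi$ on the Bergman space of the unit disk, and let $\mathcal V^*(\phi)$ be the von Neumann algebra of operators that commute with $M_\phi$ and $M_\phi^*$. We prove the conjecture that $\mathcal V^*(\phi)$ is abelian. More precisely, $\phi=\psi\circ B$ with $B$ a finite Blaschke product, $\psi$ in the disk algebra, and $\mathcal V^*(\phi)=\mathcal V^*(B)$. An operator in $\mathcal V^*(\phi)$ acts on the fibers of $\phi$ by matrices whose entries are constant on the components of the surface $\{\phi(z)=\phi(w)\}$; the entry vanishes on every component along which one coordinate can reach the unit circle while the other stays inside the disk, and the remaining components are the fibers of $B$. We also show that $B$ is the maximal Blaschke right factor of $\phi$ and compute the dimension of $\mathcal V^*(\phi)$.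
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\mathbb D$ be the open unit disk, $\mathbb T$ its boundary, and $dA=dx\,dy/\pi$ normalized area measure. The Bergman space $L^2_a$ consists of the holomorphic functions $f$ on $\mathbb D$ with $\|f\|^2=\int_{\mathbb D}|f|^2\,dA<\infty$. A bounded holomorphic function $\phi\in H^\infty(\mathbb D)$ defines the multiplication operator $M_\phi f=\phi f$ on $L^2_a$, of norm at most $\|\phi\|_\infty$. Put
$$\mathcal V^*(\phi)=\{M_\phi,M_\phi^*\}',$$
the set of all bounded operators on $L^2_a$ that commute with both $M_\phi$ and $M_\phi^*$. It is a von Neumann algebra. A closed subspace is \emph{reducing} for $M_\phi$ if it is invariant under $M_\phi$ and $M_\phi^*$; the projections in $\mathcal V^*(\phi)$ are exactly the orthogonal projections onto the reducing subspaces. Thus $\mathcal V^*(\phi)$ records all ways of splitting $M_\phi$ into an orthogonal direct sum. If $\mathcal V^*(\phi)$ is abelian, no summand occurs twice: a unitary $U:X\to Y$ intertwining the restrictions of $M_\phi$ to two orthogonal nonzero reducing subspaces would give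 an element $UP_X$ of $\mathcal V^*(\phi)$ with $(UP_X)P_X\neq0=P_X(UP_X)$.

The visible elements of $\mathcal V^*(\phi)$ come from symmetries of $\phi$. For $\rho\in\operatorname{Aut}(\mathbb D)$ the operator $U_\rho f=(f\circ\rho)\rho'$ is unitary on $L^2_a$, by the change of variables formula, and $U_\rho U_\tau=U_{\tau\circ\rho}$. If $\phi\circ\rho=\phi$, then $U_\rho$ and $U_\rho^*=U_{\rho^{-1}}$ commute with $M_\phi$, so $U_\rho\in\mathcal V^*(\phi)$. For a general bounded symbol these unitaries need not commute. Let $G$ be a disk from which two disjoint closed disks are removed and let $\phi:\mathbb D\to G$ be a universal covering map. Its deck group is isomorphic to the fundamental group of $G$, a free group on two generators, and $\rho\mapsto U_\rho$ is injective because $\rho=U_\rho z/U_\rho1$. So $\mathcal V^*(\phi)$ is not abelian.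

Continuity up to the boundary is hostile to such symmetries. Let $A(\mathbb D)$ be the disk algebra, the functions continuous on $\overline{\mathbb D}$ and holomorphic in $\mathbb D$. If $\phi\in A(\mathbb D)$, $\phi\circ\rho=\phi$, and the iterates $\rho^n(z)$ tend to one point $\zeta\in\mathbb T$ for all $z$, then $\phi(z)=\phi(\rho^n(z))\to\phi(\zeta)$ and $\phi$ is constant. One is led to guess that only finitely many symmetries survive, possibly multivalued ones, that they respect the circle, and that the cyclic structure of the circle makes them commute. It has been conjectured that \emph{$\mathcal V^*(\phi)$ is abelian for every nonconstant $\phi\in A(\mathbb D)$}. (For constant $\phi$ the algebra consists of all bounded operators.) We prove this conjecture.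

\begin{theorem}\label{thm:main}
Let $\phi\in A(\mathbb D)$ be nonconstant. There are a finite Blaschke product $B$, of degree $m\ge1$, and a function $\psi\in A(\mathbb D)$ with $\phi=\psi\circ B$ and $\mathcal V^*(\phi)=\mathcal V^*(B)$. The algebra $\mathcal V^*(\phi)$ is abelian.
\end{theorem}

That $\mathcal V^*(B)$ is abelian for a finite Blaschke product $B$ is a theorem of Douglas, Putinar and Wang \cite{DPW}; a proof is included in Section~\ref{sec:blaschke}. The second theorem identifies $B$ and describes the algebra. We call $M_\phi$ \emph{reducible} if it has a reducing subspace other than $\{0\}$ and $L^2_a$.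

\begin{theorem}\label{thm:more}
Let $\phi$, $B$, $m$, $\psi$ be as in Theorem~\ref{thm:main}.
\begin{enumerate}
\item[(i)] If $\phi=\psi_1\circ B_1$ with $B_1$ a finite Blaschke product and $\psi_1\in A(\mathbb D)$, then $B=h\circ B_1$ with $h$ a finite Blaschke product. So $B$ is the maximal Blaschke right factor of $\phi$, unique up to left composition with an automorphism of $\mathbb D$.
\item[(ii)] $\dim\mathcal V^*(\phi)=q$, where $q$ is the number of connected components of
$$\{(z,w)\in\mathbb D^2:\ B(z)=B(w),\ B'(z)B'(w)\neq0\}.$$
One has $1\le q\le m$, and $q\ge2$ if $m\ge2$. Hence $M_\phi$ has exactly $q$ minimal reducing subspaces and $2^q$ reducing subspaces. The operator $M_\phi$ is reducible if and only if $\phi=\psi_1\circ B_1$ with $\psi_1\in A(\mathbb D)$ and $B_1$ a finite Blaschke product of degree at least $2$.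
\item[(iii)] $q=m$ if and only if $B=\tau(\beta^m)$ with $\tau,\beta\in\operatorname{Aut}(\mathbb D)$.
\item[(iv)] $m$ divides the winding number of $\phi|_{\mathbb T}$ about every $\lambda\notin\phi(\mathbb T)$. If these winding numbers have greatest common divisor $1$, then $\mathcal V^*(\phi)=\mathbb CI$.
\end{enumerate}
\end{theorem}

Section~\ref{sec:examples} shows the two main mechanisms on the symbols $z^m$ and $z^2+z$. After the background in Section~\ref{sec:background}, Section~\ref{sec:fiber} represents each $S\in\mathcal V^*(\phi)$ by locally constant matrices on the fibers of $\phi$, and Section~\ref{sec:vanishing} finds the entries that must vanish. Sections~\ref{sec:equiv} and~\ref{sec:construction} turn the surviving part of the fibers into an equivalence relation and then into $B$. Section~\ref{sec:blaschke} treats finite Blaschke products and completes the proof of Theorem~\ref{thm:main}; Section~\ref{sec:more} proves Theorem~\ref{thm:more}.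

\section{Two examples}\label{sec:examples}

\begin{example}\label{ex:power}
Let $\phi(z)=z^m$, $M=M_\phi$, $\omega=e^{2\pi i/m}$. The monomials are an orthogonal basis of $L^2_a$ with $\|z^n\|^2=1/(n+1)$, so
$$M^*Mz^n=\frac{n+1}{n+m+1}\,z^n .$$
These eigenvalues increase strictly with $n$. An operator $S\in\mathcal V^*(\phi)$ commutes with $M^*M$ and preserves its eigenspaces, so $Sz^n=s_nz^n$, and $SM=MS$ means $s_{n+m}=s_n$. Conversely, a diagonal operator with $m$-periodic entries and its adjoint commute with $M$. Hence $\mathcal V^*(z^m)\cong\mathbb C^m$ is abelian. (On the Hardy space the monomials are orthonormal, $M$ is a direct sum of $m$ copies of the unilateral shift, and the corresponding algebra contains the $m\times m$ matrices. Commutativity is a feature of the area norm.)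

Every $m$-periodic sequence can be written $s_n=\sum_{k=0}^{m-1}c_k\omega^{k(n+1)}$, which gives $Sf(z)=\sum_kc_k\omega^kf(\omega^kz)$. Since $\phi'(\omega^kz)=\omega^{-k}\phi'(z)$, this reads
$$\frac{(Sf)(z)}{\phi'(z)}=\sum_{k=0}^{m-1}c_k\,\frac{f(\omega^kz)}{\phi'(\omega^kz)},\qquad z\ne0 .$$
So $S$ acts on the vector $(f(w)/\phi'(w))_w$, indexed by the fiber of $\phi$ through $z$, by a matrix whose $(z,w)$ entry depends only on which punctured line $w=\omega^kz$ contains $(z,w)$. These lines are the components of $\{(z,w):\phi(z)=\phi(w),\ \phi'(z)\phi'(w)\ne0\}$. Proposition~\ref{prop:fiber} says that the same description holds for every nonconstant $\phi\in A(\mathbb D)$.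
\end{example}

\begin{example}\label{ex:quadratic}
Let $\phi(z)=z^2+z$. Then $\phi(z)-\phi(w)=(z-w)(z+w+1)$, so the only possible partner of $z$ in its fiber is $\rho(z)=-1-z$, and $\rho(z)\in\mathbb D$ exactly when $z$ lies in the lens $L=\{z\in\mathbb D:|z+1|<1\}$; see Figure~\ref{fig:lens}. The only critical point is $-\frac12$, and the set of noncritical pairs with $\phi(z)=\phi(w)$ has two components: the diagonal over $\mathbb D\setminus\{-\frac12\}$ and the graph of $\rho$ over $L\setminus\{-\frac12\}$. Grant Proposition~\ref{prop:fiber}. As $\phi'(\rho(z))=-\phi'(z)$, each $S\in\mathcal V^*(\phi)$ has constants $a,b$ such that for polynomials $f$ and almost every $z$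
$$Sf(z)=af(z)-b\,f(-1-z)\,\mathbf 1_L(z).$$
Take $f=1$. The holomorphic function $S1$ equals $a$ on the open set $\mathbb D\setminus\overline L$, hence on $\mathbb D$, and equals $a-b$ on $L$. So $b=0$ and $\mathcal V^*(z^2+z)=\mathbb CI$, although $\phi$ is two-to-one on $L\setminus\{-\frac12\}$.
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=2]
\begin{scope}
\clip (0,0) circle (1);
\fill[gray!15] (-1,0) circle (1);
\fill[gray!50] (-0.866,-0.5) circle (0.2);
\end{scope}
\fill[gray!50] (-0.134,0.5) circle (0.2);
\draw[thick] (0,0) circle (1);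
\draw[dashed] (-1,0) circle (1);
\fill (-0.134,0.5) circle (0.02) node[right] {\small $z_0$};
\fill (-0.866,-0.5) circle (0.02) node[below left] {\small $\rho(z_0)$};
\node at (0.16,0.66) {$U$};
\node at (-0.57,-0.37) {$V$};
\node at (-0.5,0.05) {$L$};
\node at (0.85,0.78) {$\mathbb T$};
\end{tikzpicture}
\caption{The symbol $\phi(z)=z^2+z$. A point $z\in\mathbb D$ has the partner $\rho(z)=-1-z$ with $\phi(\rho(z))=\phi(z)$, and the partner lies in $\mathbb D$ exactly when $z$ is in the lens $L$ (light gray). As $z$ leaves $L$ through $z_0$, the partner leaves $\mathbb D$ through $\rho(z_0)\in\mathbb T$. Dark gray: a small disk $U$ about $z_0$ and the part $V=\rho(U)\cap\mathbb D$ of its reflection that remains in $\mathbb D$. The map $\phi$ sends $V$ onto $\phi(U\cap L)$, a proper subset of $\phi(U)$.}\label{fig:lens}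
\end{figure}

In Example~\ref{ex:quadratic} the term with coefficient $b$ switches off when the partner of $z$ crosses $\mathbb T$, and a holomorphic function $Sf$ cannot contain such a jump. For a general $\phi\in A(\mathbb D)$ there is no continuation across $\mathbb T$, fibers may be infinite, and many partners may reach the circle at the same time, so their jumps might cancel. Lemma~\ref{lem:vanish} excludes cancellation by moving the computation to $\mathbb T$, where the partners arrive on different arcs. What survives are partners that stay inside as long as $z$ does, as in Example~\ref{ex:power}.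

\section{Notation and background}\label{sec:background}

Throughout, $\phi\in A(\mathbb D)$ is nonconstant and is regarded as a function on $\overline{\mathbb D}$. Put
$$\Omega=\phi(\mathbb D),\qquad Z=\{z\in\mathbb D:\phi'(z)=0\},\qquad C=\phi(Z),\qquad F_\lambda=\{w\in\mathbb D:\phi(w)=\lambda\},$$
$$\mathbb D_0=\{z\in\mathbb D:\phi(z)\notin C\}.$$
The sets $Z$ and $F_\lambda$ have no accumulation point in $\mathbb D$, so they are countable, and so are $C$ and $\mathbb D\setminus\mathbb D_0=\bigcup_{\lambda\in C}F_\lambda$. In particular $\mathbb D_0$ is dense in $\mathbb D$. If $z\in\mathbb D_0$, then $F_{\phi(z)}\subset\mathbb D_0\subset\mathbb D\setminus Z$: the whole fiber through $z$ is free of critical points. Nothing we assume prevents $C$ from accumulating inside $\Omega$, so we do not treat $\mathbb D_0$ as open. ``Almost every'' refers to area. We use the following standard facts.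

\begin{enumerate}
\item[(F1)] \emph{Area formula.} For a Borel function $g\ge0$ on $\mathbb D$,
\begin{equation}\label{eq:area}
\int_{\mathbb D}g\,|\phi'|^2\,dA=\int_\Omega\sum_{w\in F_\lambda}g(w)\,dA(\lambda),
\end{equation}
and the same holds for complex $g$ if either side is finite for $|g|$. (Partition $\mathbb D\setminus Z$ into countably many Borel sets, each inside a disk on which $\phi$ is injective, change variables on each, and add; $Z$ and $C$ are null.) The same partition shows that the preimage in $\mathbb D$ of a null set is null.
\item[(F2)] \emph{Countable sets do not disconnect.} If $X$ is a connected surface and $Y\subset X$ is countable, then $X\setminus Y$ is path connected. In a disk, two points off $Y$ are joined by uncountably many broken lines that share only their endpoints, and one of them misses $Y$. In general, assign to $x\in X$ the path component of $X\setminus Y$ that contains $U\setminus Y$ for a coordinate disk $U\ni x$; this assignment is well defined and locally constant, hence constant.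
\item[(F3)] \emph{Proper maps.} A holomorphic map $h:V\to\Lambda$ between plane domains is \emph{proper} if preimages of compact sets are compact. Then there is an integer $d=\deg h\ge1$ such that every point of $\Lambda$ has $d$ preimages counted with multiplicity; the critical values have no accumulation point in $\Lambda$; and every $\lambda_0\in\Lambda$ that is not a critical value lies in a disk $\Lambda'\subset\Lambda$ such that $h^{-1}(\Lambda')$ is the disjoint union of $\tau_1(\Lambda'),\dots,\tau_d(\Lambda')$, with $\tau_i$ holomorphic and $h\circ\tau_i=\mathrm{id}$. Degrees multiply under composition.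
\item[(F4)] \emph{Finite Blaschke products.} Let $\beta_a(w)=(w-a)/(1-\bar aw)$ for $a\in\mathbb D$. A finite Blaschke product of degree $m\ge1$ is a function $c\prod_{i=1}^m\beta_{a_i}$ with $|c|=1$. These are exactly the holomorphic maps $B:\mathbb D\to\mathbb D$ with $|B(z)|\to1$ as $|z|\to1$, that is, the proper self-maps of $\mathbb D$; the degree is the degree in the sense of (F3), and degree $1$ means automorphism. Such a $B$ is holomorphic on a neighborhood of $\overline{\mathbb D}$ on which $|B|<1$ holds exactly on $\mathbb D$, and it maps $\overline{\mathbb D}$ onto $\overline{\mathbb D}$.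
\item[(F5)] \emph{Boundary uniqueness.} If $u\in L^\infty(\mathbb T)$ has vanishing Fourier coefficients of all negative orders (that is, $u\in H^\infty(\mathbb T)$) and $u=0$ almost everywhere on an arc, then $u=0$ almost everywhere on $\mathbb T$. Applied to $\phi-c$, this shows that $\phi$ is not constant on any arc $I\subset\mathbb T$. So $\phi(I)$ is connected with more than one point, hence uncountable, and \emph{every arc contains a point $\zeta$ with $\phi(\zeta)\notin C$}.
\item[(F6)] \emph{The Bergman space.} Evaluation at $u\in\mathbb D$ is $f(u)=\langle f,K_u\rangle$ with $K_u(z)=(1-\bar uz)^{-2}$ and $\|K_u\|=(1-|u|^2)^{-1}$. So norm convergence implies pointwise convergence, and the $K_u$ span a dense subspace. Polynomials are dense in $L^2_a$ and uniformly dense in $A(\mathbb D)$. An isolated singularity of a square integrable holomorphic function is removable, since the terms of the Laurent series are orthogonal on annuli and $|z|^{-2k}$ is not integrable at $0$ for $k\ge1$.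
\end{enumerate}

One inclusion in Theorem~\ref{thm:main} is available at once.

\begin{lemma}\label{lem:inclusion}
If $\phi=\psi_1\circ B_1$ with $\psi_1\in A(\mathbb D)$ and $B_1$ a finite Blaschke product, then $\mathcal V^*(B_1)\subset\mathcal V^*(\phi)$.
\end{lemma}

\begin{proof}
Choose polynomials $p_n\to\psi_1$ uniformly on $\overline{\mathbb D}$. Then $\|M_\phi-p_n(M_{B_1})\|\le\|\psi_1-p_n\|_\infty\to0$, so an operator commuting with $M_{B_1}$ and $M_{B_1}^*$ commutes with $M_\phi$ and $M_\phi^*$.
\end{proof}

\section{The fiber formula}\label{sec:fiber}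

For $f\in L^2_a$ and $\lambda\in\Omega\setminus C$ let
$$f^\lambda=\bigl(f(w)/\phi'(w)\bigr)_{w\in F_\lambda}.$$
By \eqref{eq:area}, $\int_\Omega\|f^\lambda\|^2_{\ell^2(F_\lambda)}\,dA(\lambda)=\|f\|^2$. So $f$ becomes a square integrable field of vectors over $\Omega$, and $(\phi f)^\lambda=\lambda f^\lambda$. An operator that commutes with multiplication by $\lambda$ and with its adjoint ought to act on each fiber separately, by a matrix indexed by pairs $(z,w)$ with $\phi(z)=\phi(w)$. The space of such pairs is
$$\mathcal R=\mathcal R_\phi=\{(z,w)\in(\mathbb D\setminus Z)^2:\ \phi(z)=\phi(w)\}.$$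
Near a point $(z_0,w_0)$ of $\mathcal R$ the set $\mathcal R$ is $\{(\sigma(\lambda),\sigma'(\lambda)):\lambda\in\Lambda'\}$, where $\sigma,\sigma'$ are the local inverses of $\phi$ at $z_0,w_0$ on a small disk $\Lambda'$. With $\lambda$ as local coordinate, $\mathcal R$ is a Riemann surface, in general disconnected; its components are open. If $R$ is a component, so is its transpose $R^t=\{(w,z):(z,w)\in R\}$.

\begin{proposition}\label{prop:fiber}
Let $S\in\mathcal V^*(\phi)$. There are a function $c_S$ on $\mathcal R$, equal to a constant $c_S(R)$ on each component $R$, and a set $\Omega_S\subset\Omega\setminus C$ of full measure in $\Omega$, with these properties.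
\begin{enumerate}
\item[(i)] $c_{S^*}(R^t)=\overline{c_S(R)}$ and $|c_S(R)|\le\|S\|$ for every component $R$.
\item[(ii)] For $\lambda\in\Omega_S$, $z\in F_\lambda$ and $f\in A(\mathbb D)$ we have $f^\lambda\in\ell^2(F_\lambda)$ and
\begin{equation}\label{eq:fiber}
\frac{(Sf)(z)}{\phi'(z)}=\sum_{w\in F_\lambda}c_S(z,w)\frac{f(w)}{\phi'(w)},\qquad\sum_{w\in F_\lambda}|c_S(z,w)|^2\le\|S\|^2 .
\end{equation}
\end{enumerate}
\end{proposition}

By (F1), the points $z$ with $\phi(z)\in\Omega_S$ form a set of full measure in $\mathbb D$, in particular a dense set.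

\begin{proof}
\emph{Step 1: localization in $\lambda$.} The operator $M_\phi^*$ is not multiplication by $\bar\phi$, but it acts as such inside an inner product when all adjoints stand on the left. For $f,g\in L^2_a$ and $k,l\ge0$,
$$\langle\phi^kSf,\phi^lg\rangle=\langle M_\phi^{*l}M_\phi^kSf,g\rangle=\langle SM_\phi^{*l}M_\phi^kf,g\rangle=\langle\phi^kf,\phi^lS^*g\rangle .$$
This says that
$$\int_{\mathbb D}\chi(\phi)\,Sf\,\bar g\,dA=\int_{\mathbb D}\chi(\phi)\,f\,\overline{S^*g}\,dA$$
for $\chi(\lambda)=\lambda^k\bar\lambda^l$. By the Stone--Weierstrass theorem on the compact set $K=\phi(\overline{\mathbb D})$, and because $Sf\,\bar g$ and $f\,\overline{S^*g}$ are integrable, it holds for all $\chi\in C(K)$. By \eqref{eq:area} the two sides equal $\int_\Omega\chi\,\langle(Sf)^\lambda,g^\lambda\rangle\,dA$ and $\int_\Omega\chi\,\langle f^\lambda,(S^*g)^\lambda\rangle\,dA$, where the inner products are integrable in $\lambda$ by the Cauchy--Schwarz inequality. An integrable function that annihilates $C(K)$ vanishes almost everywhere, so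
\begin{equation}\label{eq:adj}
\langle(Sf)^\lambda,g^\lambda\rangle=\langle f^\lambda,(S^*g)^\lambda\rangle\qquad\text{for almost every }\lambda .
\end{equation}
Let $T=(\|S\|^2I-S^*S)^{1/2}$, a norm limit of polynomials in $S^*S$ and so an element of $\mathcal V^*(\phi)$. Apply \eqref{eq:adj} to $T$ with $g=Tf$ and to $S$ with $g=Sf$: for almost every $\lambda$,
$$0\le\|(Tf)^\lambda\|^2=\langle f^\lambda,(T^2f)^\lambda\rangle=\|S\|^2\|f^\lambda\|^2-\langle f^\lambda,(S^*Sf)^\lambda\rangle=\|S\|^2\|f^\lambda\|^2-\|(Sf)^\lambda\|^2 .$$
Thus
\begin{equation}\label{eq:norm}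
\|(Sf)^\lambda\|\le\|S\|\,\|f^\lambda\|\qquad\text{for almost every }\lambda,
\end{equation}
and the same holds with $S^*$ in place of $S$.

\emph{Step 2: an operator on each fiber.} The exceptional sets depend on $f$ and $g$, so we pass to a countable family. Let $\mathcal P$ be the set of polynomials with coefficients in $\mathbb Q+i\mathbb Q$; it is uniformly dense in $A(\mathbb D)$. Let $\Omega_S=\Omega_{S^*}$ be the set of $\lambda\in\Omega\setminus C$ such that $\|1^\lambda\|<\infty$ and \eqref{eq:adj}, \eqref{eq:norm} hold at $\lambda$ for $S$, for $S^*$, and for all $f,g\in\mathcal P$. It has full measure. Fix $\lambda\in\Omega_S$. For $f\in A(\mathbb D)$ we have $\|f^\lambda\|\le\|f\|_\infty\|1^\lambda\|$, so $f_n\to f$ uniformly implies $f_n^\lambda\to f^\lambda$ in $\ell^2(F_\lambda)$.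

For $w\in\mathbb D$ put
$$q_w(u)=\frac{\phi(u)-\phi(w)}{u-w},\qquad q_w(w)=\phi'(w).$$
Then $q_w\in A(\mathbb D)$, and for $w\in F_\lambda$ the vector $(q_w)^\lambda$ is the unit vector $\delta_w$. Hence the closure of $\{p^\lambda:p\in\mathcal P\}$, a complex subspace, contains every $\delta_w$ and is all of $\ell^2(F_\lambda)$. By \eqref{eq:norm} applied to differences, $p^\lambda\mapsto(Sp)^\lambda$ is well defined, linear over $\mathbb Q+i\mathbb Q$ and bounded by $\|S\|$, so it extends to a bounded linear operator $A_\lambda$ on $\ell^2(F_\lambda)$ with $\|A_\lambda\|\le\|S\|$. By \eqref{eq:adj}, the operator built from $S^*$ is $A_\lambda^*$. For $f\in A(\mathbb D)$ take $p_n\in\mathcal P$ with $p_n\to f$ uniformly. Then $(Sp_n)^\lambda=A_\lambda p_n^\lambda\to A_\lambda f^\lambda$ in $\ell^2(F_\lambda)$, while $Sp_n\to Sf$ in $L^2_a$ and so pointwise. Therefore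
\begin{equation}\label{eq:A}
(Sf)^\lambda=A_\lambda f^\lambda\qquad(f\in A(\mathbb D),\ \lambda\in\Omega_S).
\end{equation}

\emph{Step 3: the matrix entries are locally constant.} Taking $f=q_w$ in \eqref{eq:A} gives a formula for the entries of $A_\lambda$ that makes sense on all of $\mathcal R$. Define
$$c_S(z,w)=\frac{(Sq_w)(z)}{\phi'(z)},\qquad(z,w)\in\mathcal R .$$
For $\lambda\in\Omega_S$ and $z,w\in F_\lambda$ we have $c_S(z,w)=\langle A_\lambda\delta_w,\delta_z\rangle$, and in the same way $c_{S^*}(w,z)=\langle A_\lambda^*\delta_z,\delta_w\rangle=\overline{c_S(z,w)}$. The row $(c_S(z,w))_w$ is the complex conjugate of the vector $A_\lambda^*\delta_z$, of norm at most $\|S\|$. Together with \eqref{eq:A} this proves \eqref{eq:fiber}.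

We claim that $(z,w)\mapsto(Sq_w)(z)$ is holomorphic on $\mathbb D^2$. The function $q_w(u)=\int_0^1\phi'(w+t(u-w))\,dt$ is holomorphic in $w$ for fixed $u$, and $\|q_w\|\le\|q_w\|_\infty\le2\|\phi\|_\infty/(1-|w|)$ by the maximum principle. So $w\mapsto\langle q_w,g\rangle$ is holomorphic when $g$ is a finite combination of kernels $K_u$; for general $g\in L^2_a$ it is a locally uniform limit of such functions, by the bound on $\|q_w\|$. Hence $(Sq_w)(z)=\langle q_w,S^*K_z\rangle$ is holomorphic in each variable and bounded on compact sets by $\|S\|\|q_w\|\|K_z\|$. Such a function is continuous, by the Cauchy estimates, and jointly holomorphic, by the iterated Cauchy formula.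

In a coordinate disk $\{(\sigma(\lambda),\sigma'(\lambda)):\lambda\in\Lambda'\}$ of $\mathcal R$, the functions $H(\lambda)=c_S(\sigma(\lambda),\sigma'(\lambda))$ and $\tilde H(\lambda)=c_{S^*}(\sigma'(\lambda),\sigma(\lambda))$ are therefore holomorphic, and $\tilde H=\overline H$ on the dense set $\Omega_S\cap\Lambda'$, hence on $\Lambda'$. A holomorphic function whose conjugate is holomorphic is constant. So $c_S$ is locally constant, $c_{S^*}(R^t)=\overline{c_S(R)}$, and $|c_S(R)|\le\|S\|$ follows from \eqref{eq:fiber} at any $\lambda\in\Omega_S\cap\Lambda'$.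
\end{proof}

\section{Components that reach the circle}\label{sec:vanishing}

We now decide which components $R$ of $\mathcal R$ can carry a nonzero constant. Example~\ref{ex:quadratic} suggests letting $z$ move in a small region well inside the disk and watching whether a partner $w$ reaches $\mathbb T$.

A \emph{chart} is a pair $(\Lambda,\sigma)$, where $\Lambda$ is an open disk of radius less than $\frac12\operatorname{diam}\phi(\mathbb T)$ and $\sigma:\Lambda\to\mathbb D$ is holomorphic with $\phi\circ\sigma=\mathrm{id}$. The diameter is positive by (F5); the restriction on the radius guarantees $\phi(\mathbb T)\not\subset\overline\Lambda$ and is used only in Lemma~\ref{lem:vanish}. The chain rule gives $\sigma(\Lambda)\cap Z=\emptyset$; the set $\sigma(\Lambda)$ is open, $\Lambda\subset\Omega$, and $z=\sigma(\phi(z))$ for $z\in\sigma(\Lambda)$. Every $z_0\in\mathbb D\setminus Z$ lies in $\sigma(\Lambda)$ for some chart, which we call a chart \emph{at} $z_0$.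

The \emph{pieces} of a chart are the components $V$ of the open set $\mathbb D\cap\phi^{-1}(\Lambda)$. Since $V\setminus Z$ is connected by (F2), the set $\{(\sigma(\phi(w)),w):w\in V\setminus Z\}$ lies in a single component of $\mathcal R$, denoted $R(V)$. Thus, for a component $R$,
\begin{equation}\label{eq:RV}
(\sigma(\phi(w)),w)\in R\iff R(V)=R\qquad(w\in V\setminus Z).
\end{equation}
A piece $V$ is \emph{bad} if there is $\zeta\in\overline V\cap\mathbb T$ with $\phi(\zeta)\in\Lambda$, and \emph{good} otherwise. In Figure~\ref{fig:lens}, with $U$ replaced by $\sigma(\Lambda)$ for a chart at $z_0$, the piece next to $\rho(z_0)$ is bad.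

\begin{lemma}\label{lem:pieces}
Let $(\Lambda,\sigma)$ be a chart.
\begin{enumerate}
\item[(a)] Let $\zeta\in\mathbb T$ with $\phi(\zeta)\in\Lambda$, and let $N$ be an open disk centered at $\zeta$ with $\phi(N\cap\overline{\mathbb D})\subset\Lambda$. Then $N\cap\mathbb D$ lies in a single piece, which is bad and is the only piece with $\zeta$ in its closure. In particular, if $w_n\in\mathbb D$ and $w_n\to\zeta$, then $w_n$ lies in a bad piece for large $n$.
\item[(b)] If $V$ is good, then $\phi:V\to\Lambda$ is proper.
\item[(c)] There are only finitely many good pieces.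
\item[(d)] $\sigma(\Lambda)$ is a good piece.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Such a disk $N$ exists because $\phi$ is continuous at $\zeta$. The set $N\cap\mathbb D$ is convex and contained in $\phi^{-1}(\Lambda)$, so it lies in one piece, and $\zeta$ is in its closure. A piece with $\zeta$ in its closure meets $N\cap\mathbb D$ and so is that piece.

(b) Let $K\subset\Lambda$ be compact, $w_n\in V\cap\phi^{-1}(K)$, and $v\in\overline V$ a limit point. Then $\phi(v)\in K\subset\Lambda$. As $V$ is good, $v\notin\mathbb T$, so $v\in\mathbb D\cap\phi^{-1}(\Lambda)$, in which $V$ is closed. Hence $v\in V\cap\phi^{-1}(K)$, and this set is compact.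

(c) Fix $\lambda\in\Lambda$. By (b) and (F3), each good piece contains a point of $F_\lambda$. Infinitely many good pieces would give distinct points $w_n\in F_\lambda$ in good pieces, converging along a subsequence to some $\zeta\in\overline{\mathbb D}$ with $\phi(\zeta)=\lambda$. Since $F_\lambda$ does not accumulate in $\mathbb D$, $\zeta\in\mathbb T$, contradicting (a).

(d) The set $\sigma(\Lambda)$ is open, connected and contained in $\phi^{-1}(\Lambda)$. If $\sigma(\lambda_n)\to v\in\overline{\mathbb D}$ with $\phi(v)\in\Lambda$, then $\lambda_n=\phi(\sigma(\lambda_n))\to\phi(v)$, so $v=\sigma(\phi(v))\in\sigma(\Lambda)$. This shows both that $\sigma(\Lambda)$ is closed in $\mathbb D\cap\phi^{-1}(\Lambda)$, hence a piece, and that it is good.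
\end{proof}

\begin{remark}
Part (a) is where continuity on $\overline{\mathbb D}$ enters decisively, and (c) is its first consequence. For the covering map $\phi:\mathbb D\to G$ of the introduction, the preimage of a disk $\Lambda\subset G$ consists of infinitely many components, one for each deck transformation, and each is mapped bijectively onto $\Lambda$.
\end{remark}

The next lemma is the heart of the proof. Along $\sigma(\Lambda)$ the function $Sf/\phi'$ is holomorphic in $\lambda$, so it is annihilated by $\bar\partial\chi$ for every test function $\chi$ on $\Lambda$. The fiber formula converts this into an integral over all pieces, and Green's formula converts that into an integral over $\mathbb T$, to which each bad piece contributes on its own arcs. Here $\bar\partial=\frac12(\partial_x+i\partial_y)$.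

\begin{lemma}\label{lem:vanish}
If $V$ is a bad piece of a chart $(\Lambda,\sigma)$ and $S\in\mathcal V^*(\phi)$, then $c_S(R(V))=0$.
\end{lemma}

\begin{proof}
Let $\gamma$ be the function on $\mathbb D\cap\phi^{-1}(\Lambda)$ equal to $c_S(R(W))$ on each piece $W$. It is locally constant and $|\gamma|\le\|S\|$. Fix $\chi\in C_c^\infty(\Lambda)$ and define $\Psi$ on $\mathbb D$ by $\Psi=\gamma\cdot(\chi\circ\phi)$ on $\mathbb D\cap\phi^{-1}(\Lambda)$ and $\Psi=0$ elsewhere. Then $\Psi$ is bounded. It is smooth on the open set $\mathbb D\cap\phi^{-1}(\Lambda)$ and zero on the open set $\mathbb D\setminus\phi^{-1}(\operatorname{supp}\chi)$; these sets cover $\mathbb D$, so $\Psi\in C^\infty(\mathbb D)$. As $\phi$ is holomorphic, the chain rule gives $\bar\partial\Psi=\gamma\cdot(\bar\partial\chi)(\phi)\,\overline{\phi'}$ on $\mathbb D\cap\phi^{-1}(\Lambda)$, and $\bar\partial\Psi=0$ elsewhere.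

\emph{Step 1: for every polynomial $f$, $f\,\bar\partial\Psi\in L^1(\mathbb D)$ and $\int_{\mathbb D}f\,\bar\partial\Psi\,dA=0$.} The function $G(\lambda)=(Sf)(\sigma(\lambda))/\phi'(\sigma(\lambda))$ is holomorphic on $\Lambda$, so integration by parts gives $\int_\Lambda G\,\bar\partial\chi\,dA=0$. Let $\lambda\in\Lambda\cap\Omega_S$ and $w\in F_\lambda$. Then $w\notin Z$, and $c_S(\sigma(\lambda),w)=\gamma(w)$ by \eqref{eq:RV}. So \eqref{eq:fiber} gives
$$G(\lambda)=\sum_{w\in F_\lambda}\gamma(w)\frac{f(w)}{\phi'(w)},\qquad\sum_{w\in F_\lambda}\Bigl|\gamma(w)\frac{f(w)}{\phi'(w)}\Bigr|\le\|S\|\,\|f^\lambda\| .$$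
The right side of the inequality is square integrable over the bounded set $\Lambda$, hence integrable. (We have no bound on $\int|\phi'|\,dA$; the square summability of the rows replaces it.) So \eqref{eq:area} applies to $g=\gamma f\,(\bar\partial\chi)(\phi)/\phi'$ on $\phi^{-1}(\Lambda)\cap(\mathbb D\setminus Z)$, extended by zero. Since $g|\phi'|^2=f\,\bar\partial\Psi$, this function is integrable and
$$\int_{\mathbb D}f\,\bar\partial\Psi\,dA=\int_\Lambda\bar\partial\chi(\lambda)\sum_{w\in F_\lambda}\gamma(w)\frac{f(w)}{\phi'(w)}\,dA(\lambda)=\int_\Lambda G\,\bar\partial\chi\,dA=0 .$$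

\emph{Step 2: passage to the circle.} Take $f(w)=w^n$, $n\ge0$. Green's formula on the disk $r\mathbb D$, $0<r<1$, and dominated convergence give
$$\frac{r^{n+1}}{2\pi i}\int_{\mathbb T}\eta^n\,\Psi(r\eta)\,d\eta=\frac1{2\pi i}\oint_{|w|=r}w^n\Psi\,dw=\int_{r\mathbb D}w^n\,\bar\partial\Psi\,dA\longrightarrow0\qquad(r\to1).$$
The functions $\eta\mapsto\Psi(r\eta)$ are uniformly bounded and $L^1(\mathbb T)$ is separable, so along some $r_k\to1$ they converge weak-$*$ to a function $\Psi^*\in L^\infty(\mathbb T)$. Then $\int_0^{2\pi}e^{i(n+1)\theta}\Psi^*(e^{i\theta})\,d\theta=0$ for all $n\ge0$, that is, $\Psi^*\in H^\infty(\mathbb T)$. If $\Psi(r\eta)$ converges as $r\to1$ for every $\eta$ in an arc, then by bounded convergence the limit equals $\Psi^*$ almost everywhere on that arc.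

\emph{Step 3: $\Psi^*=0$.} Choose $\zeta_1\in\mathbb T$ with $\phi(\zeta_1)\notin\overline\Lambda$. By continuity $\phi$ avoids $\overline\Lambda$ on $N_1\cap\overline{\mathbb D}$ for a disk $N_1$ about $\zeta_1$, so $\Psi=0$ on $N_1\cap\mathbb D$ and $\Psi^*=0$ on the arc $N_1\cap\mathbb T$. By (F5), $\Psi^*=0$ almost everywhere on $\mathbb T$.

\emph{Step 4: conclusion.} Let $\zeta\in\overline V\cap\mathbb T$ with $\phi(\zeta)\in\Lambda$ and let $N$ be as in Lemma~\ref{lem:pieces}(a), so $N\cap\mathbb D\subset V$. For $\eta\in N\cap\mathbb T$ and $r$ near $1$ we have $r\eta\in V$, so $\Psi(r\eta)=c_S(R(V))\chi(\phi(r\eta))\to c_S(R(V))\chi(\phi(\eta))$. This continuous function of $\eta$ vanishes almost everywhere on $N\cap\mathbb T$, hence at $\zeta$. Choosing $\chi$ with $\chi(\phi(\zeta))=1$ gives $c_S(R(V))=0$.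
\end{proof}

The lemma watches the second coordinate. Applying it to $S^*$ watches the first, which leads to a symmetric definition.

\begin{definition}
A component $R$ of $\mathcal R$ is \emph{proper} if for every chart every piece $V$ with $R(V)=R$ or $R(V)=R^t$ is good.
\end{definition}

So $R$ is proper if and only if $R^t$ is. Lemma~\ref{lem:vanish} for $S$ and for $S^*$, together with $c_{S^*}(R^t)=\overline{c_S(R)}$, gives the following.

\begin{corollary}\label{cor:proper}
If $S\in\mathcal V^*(\phi)$ and $c_S(R)\neq0$, then $R$ is proper.
\end{corollary}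

\section{The equivalence relation of proper components}\label{sec:equiv}

From here until the last step of Section~\ref{sec:construction} no operator appears. For $z,w\in\mathbb D_0$ write $z\sim w$ if $(z,w)$ lies in a proper component of $\mathcal R$, and let $E(z)=\{w\in\mathbb D_0:z\sim w\}\subset F_{\phi(z)}$. We want a finite Blaschke product whose fibers are the sets $E(z)$. For this they must be finite sets of constant size, they must partition $\mathbb D_0$, and they must tend to $\mathbb T$ together with $z$. We prove these three properties in turn.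

Fix a chart $(\Lambda,\sigma)$ and a point $z\in\sigma(\Lambda)\cap\mathbb D_0$. Every $w\in F_{\phi(z)}$ lies off $Z$ and satisfies $\sigma(\phi(w))=z$. By \eqref{eq:RV}, for each component $R$,
\begin{equation}\label{eq:local}
\{w:(z,w)\in R\}=F_{\phi(z)}\cap\bigcup_{R(V)=R}V,\qquad E(z)=F_{\phi(z)}\cap\bigcup_{R(V)\text{ proper}}V .
\end{equation}
If $R$ is proper, the pieces in both unions are good, so by Lemma~\ref{lem:pieces} they are finite in number and map properly onto $\Lambda$. As $\phi(z)\notin C$, all multiplicities are $1$ and $|E(z)|=\sum_{R(V)\text{ proper}}\deg(\phi|_V)$. This number is finite and does not depend on $z\in\sigma(\Lambda)\cap\mathbb D_0$. So $|E(\cdot)|$ is locally constant on $\mathbb D_0$, which is connected by (F2):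
\begin{equation}\label{eq:m}
|E(z)|=m<\infty\qquad\text{for all }z\in\mathbb D_0 .
\end{equation}

Properness is what allows a partner to be followed along any path without being lost at the circle.

\begin{lemma}\label{lem:lift}
Let $R$ be a proper component, $z:[0,1]\to\mathbb D_0$ a path, and $(z(0),w_0)\in R$. There is a path $w:[0,1]\to\mathbb D_0$ with $w(0)=w_0$ and $(z(t),w(t))\in R$ for all $t$.
\end{lemma}

\begin{proof}
Let $X=\{(t,w)\in[0,1]\times\mathbb D:(z(t),w)\in R\}$. Fix $t_0$ and a chart $(\Lambda,\sigma)$ at $z(t_0)$. The finitely many pieces $V$ with $R(V)=R$ map properly to $\Lambda$, and $\phi(z(t_0))\notin C$. By (F3) there are a disk $\Lambda'\subset\Lambda$ containing $\phi(z(t_0))$ and local inverses $\tau_1,\dots,\tau_d$ of $\phi$ on $\Lambda'$ ($d\ge0$) such that the part of these pieces over $\Lambda'$ is the disjoint union of the open sets $\tau_i(\Lambda')$. For $t$ in an interval $I$ around $t_0$ we have $z(t)\in\sigma(\Lambda')$, and by \eqref{eq:local} the part of $X$ over $I$ is the disjoint union of the graphs of $t\mapsto\tau_i(\phi(z(t)))$. So the number of points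 of $X$ over $t$ is locally constant, hence constant, and it is positive at $t=0$. Thus $X\to[0,1]$ is a finite covering, and it has a continuous section through $(0,w_0)$. Finally $\phi(w(t))=\phi(z(t))\notin C$.
\end{proof}

\begin{lemma}\label{lem:equiv}
The relation $\sim$ is an equivalence relation on $\mathbb D_0$. In particular $m\ge1$.
\end{lemma}

\begin{proof}
\emph{Reflexivity.} The diagonal of $(\mathbb D\setminus Z)^2$ is connected, closed in $\mathcal R$, and open in $\mathcal R$ because $\phi$ is locally injective off $Z$. So it is a component, equal to its transpose. If $R(V)$ is the diagonal, then $w=\sigma(\phi(w))$ for $w\in V\setminus Z$, so $V$ meets $\sigma(\Lambda)$ and $V=\sigma(\Lambda)$, which is good by Lemma~\ref{lem:pieces}(d).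

\emph{Symmetry} holds because $R^t$ is proper when $R$ is.

\emph{Transitivity.} Let $z,u,w\in\mathbb D_0$ with $(z,u)\in R_1$, $(u,w)\in R_2$, where $R_1,R_2$ are proper, and let $R_3$ be the component containing $(z,w)$. Properness of $R_3$ is a condition on all of $R_3$, so we first carry the intermediate point $u$ along.

\emph{Claim: for every $(z',w')\in R_3$ with $\phi(z')\notin C$ there is $u'$ with $(z',u')\in R_1$ and $(u',w')\in R_2$.} The points of $R_3$ over $C$ form a countable set, so by (F2) there is a path $(z(t),w(t))$ in $R_3$ from $(z,w)$ to $(z',w')$ with $\phi(z(t))\notin C$. Lemma~\ref{lem:lift} gives a path $u(t)$ with $u(0)=u$ and $(z(t),u(t))\in R_1$. Since $\phi(u(t))=\phi(z(t))=\phi(w(t))\notin C$, the pair $(u(t),w(t))$ is a path in $\mathcal R$ starting in $R_2$, so it stays in $R_2$. Take $u'=u(1)$.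

Suppose that a chart $(\Lambda,\sigma)$ has a bad piece $V$ with $R(V)=R_3$. The idea is that as $w$ runs to $\mathbb T$ inside $V$, properness of $R_1$ keeps the intermediate point inside the disk, and this contradicts properness of $R_2$. By Lemma~\ref{lem:pieces}(a) there is a disk $N$ centered on $\mathbb T$ with $\phi(N\cap\overline{\mathbb D})\subset\Lambda$ and $N\cap\mathbb D\subset V$. By (F5) choose $\zeta\in N\cap\mathbb T$ with $\phi(\zeta)\notin C$, and choose $w_n\in N\cap\mathbb D_0$ with $w_n\to\zeta$. Put $z_n=\sigma(\phi(w_n))$. Then $(z_n,w_n)\in R_3$ by \eqref{eq:RV} and $\phi(z_n)\notin C$, so the claim gives $u_n$ with $(z_n,u_n)\in R_1$ and $(u_n,w_n)\in R_2$. By \eqref{eq:local}, $u_n$ lies in one of the finitely many pieces $V'$ with $R(V')=R_1$; after passing to a subsequence, in a fixed one. The values $\phi(u_n)=\phi(w_n)$ and their limit $\phi(\zeta)$ form a compact subset of $\Lambda$, and $\phi:V'\to\Lambda$ is proper, so along a further subsequence $u_n\to u^*\in\mathbb D$. As $\phi(u^*)=\phi(\zeta)\notin C$, we have $u^*\notin Z$, and there is a chart $(\Lambda^*,\sigma^*)$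 at $u^*$. For large $n$, $u_n\in\sigma^*(\Lambda^*)\cap\mathbb D_0$, so by \eqref{eq:local} for this chart $w_n$ lies in a piece attached to $R_2$, which is good. But $w_n\to\zeta$ and $\phi(\zeta)=\phi(u^*)\in\Lambda^*$, so by Lemma~\ref{lem:pieces}(a) the piece containing $w_n$ is bad for large $n$. This contradiction shows that every piece attached to $R_3$ is good.

The triple $(w,u)\in R_2^t$, $(u,z)\in R_1^t$, $(w,z)\in R_3^t$ satisfies the same hypotheses, so every piece attached to $R_3^t$ is good as well. Hence $R_3$ is proper.
\end{proof}

\begin{lemma}\label{lem:boundary}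
If $z_n,w_n\in\mathbb D_0$, $z_n\sim w_n$ and $|z_n|\to1$, then $|w_n|\to1$.
\end{lemma}

\begin{proof}
Otherwise, along a subsequence, $z_n\to\zeta\in\mathbb T$ and $w_n\to w^*\in\mathbb D$, with $\phi(\zeta)=\phi(w^*)$.

\emph{Case 1: $w^*\notin Z$.} Take a chart $(\Lambda,\sigma)$ at $w^*$. For large $n$, $w_n\in\sigma(\Lambda)\cap\mathbb D_0$, and $z_n\in E(w_n)$ by symmetry, so $z_n$ lies in a good piece by \eqref{eq:local}. But $z_n\to\zeta$ with $\phi(\zeta)=\phi(w^*)\in\Lambda$, contradicting Lemma~\ref{lem:pieces}(a).

\emph{Case 2: $w^*\in Z$.} There is no chart at $w^*$, so we move the configuration to a nearby boundary point. Choose a closed disk $\Delta\subset\mathbb D$ centered at $w^*$ with $\phi\neq\phi(w^*)$ on $\partial\Delta$, and an open disk $\Lambda$ centered at $\phi(w^*)$ of radius less than $\min_{\partial\Delta}|\phi-\phi(w^*)|$. The component $U$ of $\mathbb D\cap\phi^{-1}(\Lambda)$ containing $w^*$ does not meet $\partial\Delta$, so $U\subset\Delta$. Choose a disk $N$ centered at $\zeta$ with $\phi(N\cap\overline{\mathbb D})\subset\Lambda$ and, by (F5), a point $\zeta'\in N\cap\mathbb T$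 with $\phi(\zeta')\notin C$. Fix $n$ with $z_n\in N$ and $w_n\in U$, and let $R$ be the proper component containing $(z_n,w_n)$. Let $z'_k\in N\cap\mathbb D_0$ with $z'_k\to\zeta'$. By (F2), join $z_n$ to $z'_k$ by a path $z(t)$ in $N\cap\mathbb D_0$, and lift it in $R$ by Lemma~\ref{lem:lift}, starting at $w_n$. Since $\phi(w(t))=\phi(z(t))\in\Lambda$, the lift stays in $U$. Its endpoint $w'_k\in\Delta$ satisfies $z'_k\sim w'_k$. Along a subsequence $w'_k\to w'\in\Delta\subset\mathbb D$, and $\phi(w')=\phi(\zeta')\notin C$, so $w'\notin Z$. Case 1 applied to the pairs $(z'_k,w'_k)$ gives a contradiction.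
\end{proof}

\section{Construction of the Blaschke product}\label{sec:construction}

A symmetric function of the points of $E(z)$ is constant on equivalence classes. We choose the product of the values of a disk automorphism: Lemma~\ref{lem:boundary} then makes it a finite Blaschke product, its degree can be read off from its zeros, and a count shows that it separates the classes. Fix $a\in\mathbb D_0$ and put
$$B(z)=\prod_{w\in E(z)}\beta_a(w),\qquad z\in\mathbb D_0 .$$
For $\phi=z^2+z$ the graph of $\rho$ is not proper, so $E(z)=\{z\}$ and $B=\beta_a$. For $\phi=z^m$ no piece is bad, since $\phi(\mathbb T)=\mathbb T$ misses every $\Lambda\subset\mathbb D$; so $E(z)=\{\omega^kz\}$ and $B(z)=(-1)^{m+1}\beta_{a^m}(z^m)$.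

\begin{proposition}\label{prop:B}
The function $B$ extends to a finite Blaschke product of degree $m$, and
\begin{equation}\label{eq:Bfiber}
B^{-1}(B(z))=E(z)\subset F_{\phi(z)}\qquad(z\in\mathbb D_0).
\end{equation}
There is $\psi\in A(\mathbb D)$ with $\phi=\psi\circ B$, and $\mathcal V^*(\phi)=\mathcal V^*(B)$.
\end{proposition}

\begin{proof}
\emph{Extension.} Let $(\Lambda,\sigma)$ be a chart, $V_1,\dots,V_k$ its pieces with $R(V_i)$ proper, and $C_\Lambda$ the union of the sets of critical values of the proper maps $\phi|_{V_i}$. By (F3), $C_\Lambda\subset C$ has no accumulation point in $\Lambda$, and near each $\lambda_0\in\Lambda\setminus C_\Lambda$ the points of $F_\lambda\cap\bigcup V_i$ are given by $m$ local inverses $\tau_1,\dots,\tau_m$ of $\phi$ with disjoint images. So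
\begin{equation}\label{eq:b}
b(\lambda)=\prod_{w\in F_\lambda\cap\bigcup V_i}\beta_a(w)=\prod_{i=1}^m\beta_a(\tau_i(\lambda))
\end{equation}
is holomorphic on $\Lambda\setminus C_\Lambda$ and bounded by $1$, and it extends holomorphically to $\Lambda$. By \eqref{eq:local}, $B=b\circ\phi$ on $\sigma(\Lambda)\cap\mathbb D_0$. The functions $b\circ\phi|_{\sigma(\Lambda)}$ for different charts agree on the dense set $\mathbb D_0$, so they define a holomorphic extension of $B$ to $\mathbb D\setminus Z$. It is bounded by $1$ and extends across the isolated points of $Z$.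

\emph{Blaschke product.} Since $a\in E(a)$, $B(a)=0$; as $|B|\le1$, the maximum principle gives $B(\mathbb D)\subset\mathbb D$. Let $\varepsilon\in(0,1)$. Since $|\beta_a(w)|\to1$ as $|w|\to1$, Lemma~\ref{lem:boundary} gives $r<1$ such that $|\beta_a(w)|\ge1-\varepsilon$ whenever $z\in\mathbb D_0$, $|z|>r$, $w\in E(z)$. Then $|B(z)|\ge(1-\varepsilon)^m$ for such $z$, and by density for all $z\in\mathbb D$ with $|z|>r$. By (F4), $B$ is a finite Blaschke product.

\emph{Degree.} We show that the zeros of $B$ are the $m$ points of $E(a)$ and are simple. Let $B(z)=0$ and take $z_n\in\mathbb D_0$ with $z_n\to z$. Some $w_n\in E(z_n)$ has $|\beta_a(w_n)|\le|B(z_n)|^{1/m}\to0$, so $w_n\to a$. Then $\phi(z)=\lim\phi(w_n)=\phi(a)\notin C$, so $z\in\mathbb D_0$ and $(z,a)\in\mathcal R$. The component containing $(z,a)$ is open in $\mathcal R$, so it contains $(z_n,w_n)$ for large $n$ and is proper. Thus $z\sim a$ and $z\in E(a)$. Conversely, let $z\in E(a)$, so $a\in E(z)$. In a chart at $z$, formula \eqref{eq:b} holds near $\lambda_0=\phi(z)\notin C$, and $B=\prod_i\beta_a\circ\tau_i\circ\phi$ near $z$. The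 points $\tau_i(\phi(z))$ are the distinct points of $E(z)$, so exactly one factor vanishes at $z$, and that factor is a composition of maps with nonzero derivative. The zero is simple, and $\deg B=m$.

\emph{Fibers.} Let $z\in\mathbb D_0$. By Lemma~\ref{lem:equiv}, $E(z')=E(z)$ for $z'\in E(z)$, so $B$ is constant on $E(z)$. The fiber $B^{-1}(B(z))$ has at most $m$ points and contains the $m$ points of $E(z)$. This is \eqref{eq:Bfiber}.

\emph{Factorization.} Let $z,z'\in\overline{\mathbb D}$ with $B(z)=B(z')=b_0$. By (F4), $B$ is an open map on a neighborhood of $\overline{\mathbb D}$. The images of the disks of small radius $1/n$ about $z$ and $z'$ have an open intersection containing $b_0\in\overline{\mathbb D}$, so this intersection contains a point $b_n\in\mathbb D$ outside the countable set $B(\mathbb D\setminus\mathbb D_0)$. Its preimages $z_n,z'_n$ in the two disks satisfy $|B|<1$, so they lie in $\mathbb D$, and in fact in $\mathbb D_0$. By \eqref{eq:Bfiber}, $\phi(z_n)=\phi(z'_n)$, and in the limit $\phi(z)=\phi(z')$. Hence $\phi=\psi\circ B$ for a function $\psi$ on $\overline{\mathbb D}$.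 The map $B:\overline{\mathbb D}\to\overline{\mathbb D}$ is a continuous surjection of compact Hausdorff spaces, so it is a quotient map and $\psi$ is continuous. Off the finitely many critical values of $B$ in $\mathbb D$, $\psi$ is locally $\phi$ composed with a holomorphic inverse of $B$; the remaining points are removable. So $\psi\in A(\mathbb D)$.

\emph{Equality of the algebras.} Lemma~\ref{lem:inclusion} gives $\mathcal V^*(B)\subset\mathcal V^*(\phi)$. Let $S\in\mathcal V^*(\phi)$, let $f$ be a polynomial, $\lambda\in\Omega_S$ and $z\in F_\lambda$. If $w\in F_\lambda$ and $c_S(z,w)\neq0$, then $z\sim w$ by Corollary~\ref{cor:proper}, so $B(w)=B(z)$. Since $f$ and $Bf$ lie in $A(\mathbb D)$, \eqref{eq:fiber} gives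
$$\frac{S(Bf)(z)}{\phi'(z)}=\sum_{w\in F_\lambda}c_S(z,w)B(w)\frac{f(w)}{\phi'(w)}=B(z)\frac{(Sf)(z)}{\phi'(z)} .$$
Such $z$ are dense in $\mathbb D$, so $SM_Bf=M_BSf$, and $SM_B=M_BS$ by density of polynomials. The same holds for $S^*\in\mathcal V^*(\phi)$, and taking adjoints gives $SM_B^*=M_B^*S$. Hence $S\in\mathcal V^*(B)$.
\end{proof}

\section{The algebra of a finite Blaschke product}\label{sec:blaschke}

In this section $B$ is an arbitrary finite Blaschke product of degree $m\ge1$. It is a nonconstant element of $A(\mathbb D)$, so Proposition~\ref{prop:fiber} applies with $\phi=B$, and now all fibers have at most $m$ points. Inside the disk the local inverses of $B$ branch, and their monodromy has no reason to be commutative. But an operator on $L^2_a$ is determined by its action on any open subset of $\mathbb D$, and near $\mathbb T$ the map $B$ looks like $z^m$.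

Choose $s\in(0,1)$ larger than the moduli of all critical values of $B|_{\mathbb D}$, and put
$$\mathbb A=\{\lambda:s<|\lambda|<1\},\qquad W=\{z\in\mathbb D:|B(z)|>s\}.$$

\begin{lemma}\label{lem:cyclic}
There is a biholomorphic map $\rho:W\to W$ of order $m$ with $B\circ\rho=B$ such that $B^{-1}(B(z))=\{\rho^k(z):0\le k<m\}$ for all $z\in W$, the $m$ points being distinct. The set $W$ is connected and contains no point whose image is a critical value of $B|_{\mathbb D}$.
\end{lemma}

\begin{proof}
The last assertion holds by the choice of $s$, and (F3) shows that $B:W\to\mathbb A$ is an $m$-fold covering. Since $|B(z)|\to1$ as $|z|\to1$, $W$ contains an annulus $W_r=\{r<|z|<1\}$. Each component of $W$ covers the connected set $\mathbb A$, so it contains points where $|B|>\max_{|z|\le r}|B|$; such points lie in $W_r$. Every component thus meets, and so contains, the connected set $W_r$, and $W$ is connected. A connected $m$-fold covering of $\mathbb A$ corresponds to a subgroup of index $m$ of $\pi_1(\mathbb A)=\mathbb Z$, necessarily the normal subgroup $m\mathbb Z$. So the deck group is cyclic of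 order $m$ and acts transitively on each fiber. Let $\rho$ be a generator. Locally $\rho$ is $B$ followed by a local inverse of $B$, so it is holomorphic.
\end{proof}

\begin{proposition}[Douglas, Putinar and Wang \cite{DPW}]\label{prop:abelian}
The algebra $\mathcal V^*(B)$ is abelian.
\end{proposition}

\begin{proof}
The graph $\{(z,\rho^k(z)):z\in W\}$ is a connected subset of $\mathcal R_B$, so for $S\in\mathcal V^*(B)$ the function $c_S$ has a constant value $c_k$ on it. Differentiating $B\circ\rho^k=B$ gives $B'(z)/B'(\rho^k(z))=(\rho^k)'(z)$. So \eqref{eq:fiber} becomes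
\begin{equation}\label{eq:cyc}
Sf=\sum_{k\in\mathbb Z/m}c_k\,(f\circ\rho^k)\,(\rho^k)'\qquad\text{on }W,
\end{equation}
first for polynomials $f$ on a dense subset of $W$, then on $W$ by continuity, and then for all $f\in L^2_a$, because both sides converge pointwise when polynomials tend to $f$ in norm. Let $T\in\mathcal V^*(B)$ have constants $d_l$. Apply \eqref{eq:cyc} for $S$ to $Tf$, then \eqref{eq:cyc} for $T$ at the points $\rho^k(z)\in W$, and use the chain rule:
$$STf=\sum_{k,l}c_kd_l\,(f\circ\rho^l\circ\rho^k)\,\bigl((\rho^l)'\circ\rho^k\bigr)(\rho^k)'=\sum_{k,l}c_kd_l\,(f\circ\rho^{k+l})\,(\rho^{k+l})'\qquad\text{on }W.$$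
The last sum is symmetric in $S$ and $T$, so $STf=TSf$ on $W$, and on $\mathbb D$ by the identity theorem.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Proposition~\ref{prop:B} gives $B$ and $\psi$ with $\phi=\psi\circ B$ and $\mathcal V^*(\phi)=\mathcal V^*(B)$, and this algebra is abelian by Proposition~\ref{prop:abelian}.
\end{proof}

For Theorem~\ref{thm:more} we need the converse of the fiber formula for $B$: every choice of constants on the components of $\mathcal R_B$ comes from an operator. Let $P\subset\mathbb D$ be the finite preimage under $B$ of the set of critical values of $B|_{\mathbb D}$, let $\mathbb D'=\mathbb D\setminus P$, and let $\mathcal R'=\{(z,w)\in\mathcal R_B:z\in\mathbb D'\}$. If $z\in\mathbb D'$, then the fiber $B^{-1}(B(z))$ consists of $m$ distinct points of $\mathbb D'$, which by (F3) are given near $z$ by $m$ holomorphic functions $\tau_i\circ B$ with disjoint images. So $(z,w)\mapsto z$ is an $m$-fold covering $\mathcal R'\to\mathbb D'$. The set $\mathcal R_B\setminus\mathcal R'\subset P\times P$ is finite, so by (F2) each $R\cap\mathcal R'$, for $R$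 a component of $\mathcal R_B$, is nonempty and connected. These sets are therefore the components of $\mathcal R'$, and each is a covering of the connected set $\mathbb D'$, of some degree $m_R\ge1$, with
\begin{equation}\label{eq:sum}
\sum_Rm_R=m .
\end{equation}
For a component $R$ and $f\in L^2_a$ put
$$S_Rf(z)=\sum_{w:(z,w)\in R}f(w)\,\frac{B'(z)}{B'(w)},\qquad z\in\mathbb D' .$$

\begin{proposition}\label{prop:basis}
The operators $S_R$, where $R$ runs over the components of $\mathcal R_B$, form a basis of $\mathcal V^*(B)$. Their number $q(B)$ satisfies $1\le q(B)\le m$, and $q(B)\ge2$ if $m\ge2$.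
\end{proposition}

\begin{proof}
The function $S_Rf$ is holomorphic on $\mathbb D'$, being locally a sum of $m_R$ holomorphic terms. By \eqref{eq:area} for $B$ and the Cauchy--Schwarz inequality,
$$\int_{\mathbb D'}|S_Rf|^2\,dA\le\int_{\mathbb D}\sum_{z\in B^{-1}(\lambda)}\Bigl(\sum_{w\in B^{-1}(\lambda)}\Bigl|\frac{f(w)}{B'(w)}\Bigr|\Bigr)^2dA(\lambda)\le m\cdot m\int_{\mathbb D}\|f^\lambda\|^2\,dA(\lambda)=m^2\|f\|^2 .$$
By (F6) the points of $P$ are removable, so $S_R$ is a bounded operator on $L^2_a$. It commutes with $M_B$ because $B(w)=B(z)$ in the defining sum. By \eqref{eq:area} again,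
$$\langle S_Rf,g\rangle=\int_{\mathbb D}\ \sum_{\substack{(z,w)\in R\\ B(z)=\lambda}}\frac{f(w)}{B'(w)}\,\overline{\Bigl(\frac{g(z)}{B'(z)}\Bigr)}\,dA(\lambda)=\langle f,S_{R^t}g\rangle ,$$
so $S_R^*=S_{R^t}$ also commutes with $M_B$, and $S_R\in\mathcal V^*(B)$.

If $S\in\mathcal V^*(B)$, then \eqref{eq:fiber} says that $Sf=\sum_Rc_S(R)S_Rf$ almost everywhere for polynomials $f$, so $S=\sum_Rc_S(R)S_R$. Suppose $\sum_Rc_RS_R=0$. Fix $z\in\mathbb D'$ and a component $R_0$, choose $w_0$ with $(z,w_0)\in R_0$, and let $f$ be a polynomial equal to $1$ at $w_0$ and to $0$ at the other points of $B^{-1}(B(z))$. Evaluating at $z$ gives $c_{R_0}B'(z)/B'(w_0)=0$, so $c_{R_0}=0$.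

By \eqref{eq:sum}, $1\le q(B)\le m$. The diagonal is a component with $m_R=1$, so $q(B)\ge2$ if $m\ge2$.
\end{proof}

\section{Maximality, dimension and winding numbers}\label{sec:more}

\begin{proof}[Proof of Theorem~\ref{thm:more}]
We use only that $\phi=\psi\circ B$, $\deg B=m$ and $\mathcal V^*(\phi)=\mathcal V^*(B)$. The set in part (ii) is $\mathcal R_B$, so $q=q(B)$.

(ii) Proposition~\ref{prop:basis} gives $\dim\mathcal V^*(\phi)=q$ and the inequalities. An abelian von Neumann algebra of dimension $q$ is $*$-isomorphic to $\mathbb C^q$, which has $2^q$ projections, $q$ of them minimal among the nonzero ones; these correspond to the reducing and the minimal reducing subspaces. So $M_\phi$ is reducible if and only if $q\ge2$. If $q\ge2$, then $m\ge2$ and $\phi=\psi\circ B$ is the required factorization. Conversely, if $\phi=\psi_1\circ B_1$ with $\psi_1\in A(\mathbb D)$ and $\deg B_1\ge2$, then $\mathcal V^*(\phi)\supset\mathcal V^*(B_1)$ by Lemma~\ref{lem:inclusion}, and $q\ge q(B_1)\ge2$.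

(i) Let $\phi=\psi_1\circ B_1$; $B_1$ is nonconstant because $\phi$ is. Form $\mathbb D'$ and the operators $S_R$ for $B_1$, and let $\Sigma=\sum_RS_R$, which sums over the whole fiber of $B_1$. Then $\Sigma\in\mathcal V^*(B_1)\subset\mathcal V^*(\phi)=\mathcal V^*(B)$, so $\Sigma(Bf)=B\,\Sigma f$; that is, for $z\in\mathbb D'$ and all polynomials $f$,
$$\sum_{w\in B_1^{-1}(B_1(z))}\bigl(B(w)-B(z)\bigr)f(w)\,\frac{B_1'(z)}{B_1'(w)}=0 .$$
Taking $f$ equal to $1$ at one point of the fiber and $0$ at the others gives $B(w)=B(z)$ whenever $B_1(w)=B_1(z)$ and $z\in\mathbb D'$. If $z,w\in\mathbb D$ are arbitrary with $B_1(z)=B_1(w)$, the images under the open map $B_1$ of the disks of radius $1/n$ about $z$ and $w$ share a point that is not a critical value; its preimages $z_n\to z$, $w_n\to w$ lie in $\mathbb D'$, so $B(z)=B(w)$. Hence $B=h\circ B_1$ with $h:\mathbb D\to\mathbb D$. The function $h$ is continuous, since $B_1$ is an open surjection, and holomorphic off the finitely many critical values of $B_1$, hence on $\mathbb D$. If $\lambda_n=B_1(z_n)$ and $|\lambda_n|\to1$, then $|z_n|\to1$ and $|h(\lambda_n)|=|B(z_n)|\to1$.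 By (F4), $h$ is a finite Blaschke product. If $B_1$ is also maximal, meaning that every Blaschke right factor of $\phi$ is in turn a right factor of $B_1$, then $B_1=h_1\circ B$ with $h_1$ a finite Blaschke product. Comparing degrees gives $\deg h\cdot\deg h_1=1$, so $h$ is an automorphism.

(iii) If $m=1$, then $q=1$ and $B=\tau(\beta)$ with $\tau=B$, $\beta=\mathrm{id}$. Let $m\ge2$, $\omega=e^{2\pi i/m}$, and form $\mathbb D'$, $\mathcal R'$, $W$, $\rho$ for $B$.

Suppose $q=m$. By \eqref{eq:sum} every $m_R$ equals $1$, so every component of $\mathcal R'$ is the graph of a holomorphic map $\mathbb D'\to\mathbb D'$. By Lemma~\ref{lem:cyclic}, $W\subset\mathbb D'$ and the graph of $\rho$ over $W$ is a connected subset of $\mathcal R'$, so it lies in one of these graphs. Thus $\rho$ extends to a holomorphic map $\mathbb D'\to\mathbb D'$, then, being bounded, to a holomorphic map $\mathbb D\to\overline{\mathbb D}$, which is nonconstant and so maps $\mathbb D$ into $\mathbb D$ by the open mapping theorem. The identities $\rho^m=\mathrm{id}$ and $B\circ\rho=B$ pass from $W$ to $\mathbb D$. So $\rho$ is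 an automorphism of $\mathbb D$ of order exactly $m$. It has a fixed point in $\mathbb D$: by Brouwer's theorem it fixes a point of $\overline{\mathbb D}$, and if that point is on $\mathbb T$, then $\rho$ is conjugate to a map $x\mapsto\alpha x+\delta$ of the upper half-plane with $\alpha>0$ and $\delta$ real, which has finite order only if it is the identity. Let $\beta\in\operatorname{Aut}(\mathbb D)$ send the fixed point to $0$. By the Schwarz lemma $\beta\circ\rho\circ\beta^{-1}$ is a rotation, of order $m$, so $B\circ\beta^{-1}$ is invariant under $z\mapsto\omega z$. Its Taylor series contains only powers of $z^m$, so $B\circ\beta^{-1}(z)=\tau(z^m)$ with $\tau:\mathbb D\to\mathbb D$ holomorphic and $|\tau(\lambda)|\to1$ as $|\lambda|\to1$. By (F4), $\tau$ is a finite Blaschke product, and $m=m\deg\tau$ makes it an automorphism. Hence $B=\tau(\beta^m)$.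

Conversely, let $B=\tau(\beta^m)$. Then $B'$ vanishes only at $z_0=\beta^{-1}(0)$, and $B(z)=B(w)$ if and only if $\beta(w)=\omega^k\beta(z)$ for some $k$. So $\mathcal R_B$ is the union of the graphs of $\beta^{-1}(\omega^k\beta)$ over $\mathbb D\setminus\{z_0\}$, $0\le k<m$. These are $m$ disjoint connected sets, closed in $\mathcal R_B$, so $q=m$.

(iv) Let $\lambda\notin\phi(\mathbb T)$. By uniform continuity $\phi\neq\lambda$ on $\{r_0\le|z|\le1\}$ for some $r_0<1$. The curves $\phi(r\,\cdot)|_{\mathbb T}$, $r_0\le r\le1$, form a homotopy avoiding $\lambda$, so by the argument principle on $|z|=r_0$ the winding number of $\phi|_{\mathbb T}$ about $\lambda$ is the finite number of zeros of $\phi-\lambda=(\psi-\lambda)\circ B$ in $\mathbb D$, with multiplicity. A zero $\mu\in\mathbb D$ of $\psi-\lambda$ of order $k$ produces at each $z\in B^{-1}(\mu)$ a zero of order $k$ times the order of $B-\mu$ at $z$, so a total of $km$. The winding number is therefore $m$ times the number of zeros of $\psi-\lambda$ in $\mathbb D$. If the greatest common divisor is $1$, then $m=1$, so $q=1$ and $\mathcal V^*(\phi)=\mathbb CI$.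
\end{proof}

\begin{example}
For $\phi=z^2+z$ we have $\phi-\frac34=(z-\frac12)(z+\frac32)$, so the winding number about $\frac34$ is $1$, and part (iv) recovers Example~\ref{ex:quadratic}. For $\phi=z^4+z^2$ we have $\phi-\frac34=(z^2-\frac12)(z^2+\frac32)$, so the winding number about $\frac34$ is $2$ and $m$ divides $2$; by (i) with $B_1=z^2$, $m\ge2$. So $m=q=2$. The even and the odd functions in $L^2_a$ form reducing subspaces, and by (ii) they are the only ones besides $\{0\}$ and $L^2_a$.
\end{example}

\begin{example}
Let $\phi=z^2\beta_a$ with $a\in\mathbb D\setminus\{0\}$, and take $B=\phi$, $\psi=\mathrm{id}$, so $m=3$. A fiber of a map $\tau(\beta^3)$ has one point or three points, while $B^{-1}(0)=\{0,a\}$. By (ii) and (iii), $q=2$. By \eqref{eq:sum} the component other than the diagonal has $m_R=2$: the operator $S_R$ sums over the two partners of $z$, a two-valued symmetry of $\phi$.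
\end{example}

\begin{thebibliography}{9}
\bibitem{DPW} Douglas, Putinar and Wang, theorem that $\mathcal V^*(B)$ is abelian for every finite Blaschke product $B$.
\end{thebibliography}
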